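\newtheorem{theorem}{Theorem}[section]
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}
\newtheorem{example}[theorem]{Example}
\newtheorem{remark}[theorem]{Remark}


\title{Room below the free group in the order by largeness}

\begin{abstract}
For groups $G,H$ write $H\preceq G$ if some finite-index subgroup of $G$ maps onto the quotient of a finite-index subgroup of $H$ by a finite normal subgroup. Among finitely generated groups the free group $F$ of rank $2$ is as large as every other. We prove that for every finitely generated group $G$ strictly below $F$ there is a finitely generated group $H$ strictly between $G$ and $F$; one may take $H=G\times K$ with $K$ a suitable $2$-generated residually finite torsion group. We also show that countably many finitely generated groups strictly below $F$ have a common strict upper bound strictly below $F$, and that the interval between $G$ and $F$ contains an antichain of cardinality $2^{\aleph_0}$, a copy of every finite poset, and a strictly increasing chain of type $\omega_1$.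
\end{abstract}

\section{Introduction}

\subsection*{The order}

For groups $G$ and $H$ write $H\preceq G$, read ``$G$ is as large as $H$'', if there are subgroups of finite index $G^0\le G$ and $H^0\le H$, a finite normal subgroup $N$ of $H^0$, and an epimorphism $G^0\to H^0/N$. Thus groups are compared through their quotients, and finite errors are forgiven: both groups may be replaced by subgroups of finite index, and a finite normal subgroup of the smaller one may be ignored. The relation is reflexive, and it is transitive (Lemma~\ref{lem:order}). Write $G\simeq H$ if $G\preceq H$ and $H\preceq G$, let $[G]$ be the $\simeq$-class of $G$, and write $H\prec G$ if $H\preceq G$ but not $G\preceq H$. Let $\mathcal P$ be the set of classes of finitely generated groups, partially ordered by $\preceq$.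

The finite groups form the least class $[1]$. Next, $\mathbb Z^a\preceq\mathbb Z^b$ if and only if $a\le b$: a finite-index subgroup of $\mathbb Z^a$ is isomorphic to $\mathbb Z^a$ and has no nontrivial finite subgroup, so $\mathbb Z^a\preceq\mathbb Z^b$ means that $\mathbb Z^b$ maps onto $\mathbb Z^a$. So $[1]\prec[\mathbb Z]\prec[\mathbb Z^2]\prec\cdots$. Above this whole chain lies the wreath product $\mathbb Z\wr\mathbb Z=\mathbb Z[t,t^{-1}]\rtimes\langle t\rangle$, since its subgroup $\mathbb Z[t,t^{-1}]\rtimes\langle t^a\rangle$ of index $a$ has abelianization $\mathbb Z[t,t^{-1}]/(t^a-1)\times\mathbb Z\cong\mathbb Z^{a+1}$.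

Throughout, $F$ denotes the free group of rank $2$; in the examples of Sections~\ref{sec:small} and~\ref{sec:family} its basis is $x,y$. The class $[F]$ is the greatest element of $\mathcal P$: a group generated by $d\ge2$ elements is a quotient of a free group of rank $d$, and $F$ has such a subgroup of index $d-1$. Call a group \emph{large} if one of its finite-index subgroups maps onto a nonabelian free group. We shall see in Lemma~\ref{lem:order} that $F\preceq G$ exactly when $G$ is large. So for finitely generated $G$,
\[
G\prec F\quad\Longleftrightarrow\quad G\text{ is not large.}
\]
For instance $\mathbb Z\wr\mathbb Z$, being metabelian, is not large, and so $\mathbb Z\wr\mathbb Z\prec F$.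

\subsection*{The question and the results}

Is there always room between a group $G\prec F$ and $F$? The problem, posed in \cite{book}, is to show that there is. This is not a formal matter, because other classes can have a gap below them: \emph{nothing lies strictly between $[1]$ and $[\mathbb Z]$}. Indeed, if $H\preceq\mathbb Z$, then some quotient $H^0/N$ as in the definition is cyclic; if it is finite, then $H$ is finite, and if it is infinite, then $H^0$ maps onto $\mathbb Z$ and $\mathbb Z\preceq H$. (We do not claim that $[F]$ is the only class without a gap below it.)

\begin{theorem}\label{thm:main}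
Let $G$ be a finitely generated group with $G\prec F$. There is a $2$-generated residually finite torsion group $K$ with $K\not\preceq G$, and the group $H=G\times K$ satisfies $G\prec H\prec F$.
\end{theorem}

Here is what has to be shown. A direct product of two non-large groups is non-large (Corollary~\ref{cor:products}). Hence, if $K$ is finitely generated, non-large, and $K\not\preceq G$, then $G\times K$ lies strictly between $G$ and $F$. If there is no such $K$, then $G$ is as large as \emph{every} finitely generated non-large group, and nothing lies strictly between $G$ and $F$. So the question is whether the non-large classes have a greatest element. Counting alone does not exclude this, since a single finitely generated group can have uncountably many quotients, as $F$ itself does. We exclude it by constructing $K$ against $G$.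

The method gives more.

\begin{theorem}\label{thm:countable}
Let $G_1,G_2,\dots$ be finitely generated groups with $G_n\prec F$ for all $n$. There is a $2$-generated group $H\prec F$ with $G_n\preceq H$ for all $n$, and hence a finitely generated group $H'\prec F$ with $G_n\prec H'$ for all $n$.
\end{theorem}

Write $2^\omega$ for the set of infinite sequences of zeros and ones.

\begin{theorem}\label{thm:family}
Let $\mathcal G$ be a nonempty countable set of finitely generated groups, each strictly below $F$. There are $2$-generated residually finite torsion groups $K_\alpha$ $(\alpha\in2^\omega)$ such that for every $G\in\mathcal G$, every finite $A\subset2^\omega$ and every $\alpha\in 2^\omega\setminus A$,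
\[
K_\alpha\not\preceq G\times\prod_{\beta\in A}K_\beta .
\]
\end{theorem}

\begin{corollary}\label{cor:interval}
Let $G$ be finitely generated with $G\prec F$, and let $K_\alpha$ be as in Theorem~\ref{thm:family} for $\mathcal G=\{G\}$.
\begin{enumerate}
\item The map $A\mapsto\bigl[G\times\prod_{\alpha\in A}K_\alpha\bigr]$ is an order embedding of the poset of nonempty finite subsets of $2^\omega$ into $\{[H]:G\prec H\prec F\}$. So this interval contains an antichain of cardinality $2^{\aleph_0}$, the largest possible, and a copy of every finite poset.
\item The interval contains a strictly increasing chain of type $\omega_1$. The set $\mathcal P\setminus\{[F]\}$ has no maximal element and no countable cofinal subset.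
\end{enumerate}
\end{corollary}

\subsection*{The idea}

We construct $K=F/M$ with $M=\bigcup_jM_j$ for an ascending chain of normal subgroups $M_j$ of $F$. The group $K$ is to be torsion, which is a convenient way to make it non-large. But every $F/M_j$ is kept \emph{large}. Since $G$ is not large, no finite-index subgroup of $G$ maps onto a finite-index subgroup of $F/M_j$. So every candidate for such a map fails already at the finite stage $j$, and its failure is witnessed by a single element $z\notin M_j$. If a finite-index normal subgroup $D\ge M_j$ of $F$ excludes $z$, and all later $M_i$ are kept inside $D$, then the failure persists in $K$. To find such a $D$ we also keep every $F/M_j$ residually finite. There are only countably many candidates, so they can be treated one after another.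

Two tools are needed: a way to make one more element torsion while keeping the quotient large and residually finite and the next normal subgroup inside $D$ (Section~\ref{sec:power}), and a description of ``candidates'' that does not depend on the unknown group $M$ (Section~\ref{sec:main}). Section~\ref{sec:small} shows both in the smallest cases.

\section{Largeness, the order, and products}\label{sec:large}

We write $[u,v]=u^{-1}v^{-1}uv$ and use these standard facts.
\begin{itemize}
\item A subgroup of finite index $j$ in a free group of finite rank $r$ is free of rank $1+(r-1)j$. Subgroups of free groups are free. Free groups are torsion-free and residually finite, and in a free group the centralizer of a nontrivial element is infinite cyclic. Nonabelian free groups, of any rank, are not metabelian, their finite-index subgroups are nonabelian, and nontrivial powers of two distinct basis elements do not commute.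
\item A finite-index subgroup of a finitely generated group is finitely generated, and a finitely generated group has only countably many finite-index subgroups. Every finite-index subgroup contains a finite-index subgroup that is normal in the whole group.
\item A group is \emph{residually finite} if each nontrivial element lies outside some normal subgroup of finite index. This property passes to subgroups and to groups containing the given one with finite index.
\end{itemize}

\begin{lemma}\label{lem:largeness}
\begin{enumerate}
\item A group with a large quotient is large.
\item If $G_1$ has finite index in $G$, then $G$ is large if and only if $G_1$ is.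
\item Torsion groups and metabelian groups are not large.
\end{enumerate}
\end{lemma}

\begin{proof}
For (1), take preimages. In (2), if $G_1$ is large, then so is $G$ by definition. Conversely, if $G^0\le G$ has finite index and maps onto a nonabelian free group $\Phi$, then $G^0\cap G_1$ maps onto a finite-index subgroup of $\Phi$, which is again nonabelian free. Part (3) holds because subgroups and quotients of torsion (metabelian) groups are torsion (metabelian), and nonabelian free groups are neither.
\end{proof}

\begin{lemma}\label{lem:order}
\begin{enumerate}
\item The relation $\preceq$ is transitive, and $A\preceq B$ implies $A\times C\preceq B\times C$.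
\item $F\preceq G$ if and only if $G$ is large.
\item If $K$ is residually finite and $K\preceq G$, then some finite-index subgroup of $G$ maps onto some finite-index subgroup of $K$.
\end{enumerate}
\end{lemma}

\begin{proof}
(1) Let $C\preceq B\preceq A$ be given by epimorphisms $A^0\to B^0/N$ and $B^1\to C^0/L$, and put $B^2=B^0\cap B^1$. A finite-index subgroup of $A^0$ maps onto the finite-index subgroup $B^2N/N\cong B^2/(B^2\cap N)$ of $B^0/N$. The second epimorphism maps $B^2$ onto a finite-index subgroup $C^1/L$ of $C^0/L$ and maps $B^2\cap N$ onto a finite normal subgroup $L_1/L$ of $C^1/L$. So $B^2/(B^2\cap N)$ maps onto $C^1/L_1$, where $L_1$ is finite and normal in $C^1$. Composing, we get $C\preceq A$. For products, an epimorphism $B^0\to A^0/N$ gives an epimorphism $B^0\times C\to(A^0\times C)/(N\times1)$.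

(2) A finite-index subgroup of $F$ is nonabelian free and has no nontrivial finite subgroup, so $F\preceq G$ makes $G$ large. Conversely, every nonabelian free group maps onto $F$.

(3) Let $G^0\to K^0/N$ be an epimorphism as in the definition. As $N$ is finite and $K^0$ is residually finite, some finite-index $K^1\le K^0$ satisfies $K^1\cap N=1$. Then $K^1\cong K^1N/N$ has finite index in $K^0/N$, and its preimage in $G^0$ maps onto it.
\end{proof}

The next lemma is the reason why products of non-large groups are non-large: a nonabelian free group has no room for two commuting nontrivial normal subgroups.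

\begin{lemma}\label{lem:commuting}
Let $\pi:S^0\to\Phi$ be an epimorphism from a finite-index subgroup of a group $S$ onto a nonabelian free group.
\begin{enumerate}
\item If $U,V\lhd S$ and $[U,V]=1$, then $\pi(U\cap S^0)=1$ or $\pi(V\cap S^0)=1$.
\item If $U\lhd S$ and $\pi(U\cap S^0)=1$, then $S/U$ is large.
\end{enumerate}
\end{lemma}

\begin{proof}
(1) The groups $\pi(U\cap S^0)$ and $\pi(V\cap S^0)$ are normal in $\Phi$ and commute. Suppose both are nontrivial, and let $1\ne c\in\pi(V\cap S^0)$. Then $\pi(U\cap S^0)$ lies in the infinite cyclic centralizer of $c$, so $\pi(U\cap S^0)=\langle z\rangle$ with $z\ne1$. As $\langle z\rangle$ is normal, $hzh^{-1}=z^{\pm1}$ for each $h\in\Phi$, and so $h^2$ centralizes $z$. Thus all squares lie in the cyclic group $C_\Phi(z)$. But the squares of two distinct basis elements of $\Phi$ do not commute, a contradiction.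

(2) The map $\pi$ factors through $S^0/(U\cap S^0)\cong S^0U/U$, which has finite index in $S/U$.
\end{proof}

\begin{corollary}\label{cor:products}
Let $S\le G_1\times\dots\times G_m$. If every coordinate projection of $S$ has non-large image, then $S$ is non-large. In particular, finite direct products of non-large groups are non-large.
\end{corollary}

\begin{proof}
We use induction on $m$; the case $m=1$ is clear. For $m\ge2$ let $U$ be the kernel of the projection of $S$ to $G_m$, and $V$ the kernel of the projection to $G_1\times\dots\times G_{m-1}$. Both are normal and $[U,V]\le U\cap V=1$. The group $S/U$ is non-large by assumption and $S/V$ by induction. If $S$ were large, then Lemma~\ref{lem:commuting} would make one of them large.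
\end{proof}

\begin{remark}\label{rem:infinite}
Finiteness of the number of factors matters: $F$ is residually finite, so it embeds in a product of infinitely many finite groups. This is the difficulty in Theorem~\ref{thm:countable}.
\end{remark}

\section{Two small cases}\label{sec:small}

\begin{example}[making one element torsion]\label{ex:power}
We want to add a power of $x$ to the relations of $F=\langle x,y\rangle$ and keep the quotient large. Adding $x$ itself leaves $\mathbb Z$, which is not large. Add $x^2$, and write $\langle\langle x^2\rangle\rangle$ for its normal closure in $F$. Let $\Psi$ be the kernel of $F\to\mathbb Z/2$, $x\mapsto1$, $y\mapsto0$. It is free of rank $3$ with basis $y,\ xyx^{-1},\ x^2$. The group $\langle\langle x^2\rangle\rangle$ is the normal closure in $\Psi$ of the conjugates of $x^2$ by representatives $1,x$ of the two cosets. One might expect two relators, and from three generators and two relators alone one cannot conclude that a group is large. But $x$ commutes with $x^2$, so both conjugates are equal. There is one relator, and the quotient of $\Psi$ is free on the images of $y$ and $xyx^{-1}$. So $F/\langle\langle x^2\rangle\rangle\cong\mathbb Z/2*\mathbb Z$ is large. It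 is also residually finite, since it contains a free subgroup of index $2$.

In general, if $g\in F$ has order $o$ modulo a normal subgroup $\Psi$ of finite index $j$, then the normal closure of $g^o$ requires only $j/o$ relators in $\Psi$, while $\Psi$ has $1+j$ generators. This saving drives Section~\ref{sec:power}.
\end{example}

\begin{example}[blocking one map]\label{ex:block}
Suppose we want to construct $M$ so that a certain candidate map from $\mathbb Z^2=F/[F,F]$ onto $F/M$ fails, namely the one that sends the two standard generators to $xM,yM$. The candidate is described without reference to $M$, by the identity map $\theta:F\to F$. It works if and only if $\theta([F,F])\subseteq M$, and it fails as soon as $z=[x,y]\notin M$. To make this permanent, let $D$ be the kernel of $F\to S_3$, $x\mapsto(1\,2)$, $y\mapsto(1\,2\,3)$. Then $z\notin D$, and for every later choice of $M\le D$ the candidate does not induce a map $\mathbb Z^2\to F/M$.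

A candidate can also fail to be onto. Let $\mathbb Z=\langle t\rangle$, written multiplicatively, be the source, let $\theta(t)=x$, and let it be claimed that $t$ and $1$ are preimages of $xM$ and $yM$. The claim amounts to $x^{-1}\theta(t)=1\in M$ and $y^{-1}\theta(1)=y^{-1}\in M$. If $M$ lies in the kernel of $F\to\mathbb Z/2$, $x\mapsto0$, $y\mapsto1$, then the claim is false.
\end{example}

\section{Adding a power of an element}\label{sec:power}

The criterion for largeness that we need is the theorem of Baumslag and Pride \cite{BP}; we include a proof.

\begin{theorem}[\cite{BP}]\label{thm:BP}
A group with a presentation with $n$ generators and $m$ relators, $n,m<\infty$ and $n-m\ge2$, is large.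
\end{theorem}

\begin{proof}
Let $X$ be free of rank $n$. The images of the relators $r_1,\dots,r_m$ in $\mathbb Z^n$ span a subgroup of rank at most $m<n$. So there is an epimorphism $\chi:X\to\mathbb Z$ that kills all relators. Replacing a basis element $b$ by $bb'^{\pm1}$, with $b'$ another basis element, changes the values of $\chi$ on the basis by a step of the Euclidean algorithm. These values generate $\mathbb Z$, so after finitely many steps, a permutation and possibly an inversion, $X$ has a basis $t,x_1,\dots,x_{n-1}$ with $\chi(t)=1$ and $\chi(x_j)=0$. Then $\ker\chi$ is free on the elements
\[
x_{j,i}=t^{-i}x_jt^i\qquad(1\le j\le n-1,\ i\in\mathbb Z).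
\]
The map $u\mapsto t^{-e}ut^e$ sends $x_{j,i}$ to $x_{j,i+e}$. So, after conjugating the relators by powers of $t$, there is $l\ge0$ such that each $r_q$ is a word in the $x_{j,i}$ with $0\le i\le l$.

Choose $d\ge1$ with $d>(n-1)l$; since $n\ge2$, also $d>l$. The subgroup $X_d=\chi^{-1}(d\mathbb Z)$ of index $d$ is free on $s=t^d$ and the $x_{j,i}$ with $0\le i<d$ (use the Schreier transversal $1,t^{-1},\dots,t^{-(d-1)}$). As $X=\bigcup_{0\le i<d}t^iX_d$, the normal closure of the $r_q$ in $X$ is the normal closure in $X_d$ of the $md$ elements $r_{q,i}=t^{-i}r_qt^i$ $(0\le i<d)$. The element $r_{q,i}$ is a word in the $x_{j,e}$ with $0\le e\le l+d-1$. For $e\ge d$ we must rewrite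
\[
x_{j,e}=s^{-1}x_{j,e-d}\,s,\qquad 0\le e-d\le l-1 .
\]
So $s$ occurs in the relators only in the conjugates $s^{-1}x_{j,i}s$ with $0\le i<l$. Impose the further relations $x_{j,i}=1$ for all $j$ and $0\le i<l$. Then $s$ disappears from the relators, and the resulting quotient of the index-$d$ subgroup given by $X_d$ is $\langle s\rangle*Q$, where $Q$ has $(n-1)(d-l)$ generators and $md$ relators. Since
\[
(n-1)(d-l)-md=(n-1-m)d-(n-1)l\ \ge\ d-(n-1)l\ >\ 0,
\]
$Q$ maps onto $\mathbb Z$. Hence $\langle s\rangle*Q$ maps onto $\mathbb Z*\mathbb Z\cong F$.
\end{proof}

Now we generalize Example~\ref{ex:power} from $F$ to an arbitrary finitely generated large group $\Gamma$. Only a finite-index subgroup $L$ of $\Gamma$ maps onto a nonabelian free group. An element $g$ with $g^q\in L$ therefore contributes the images of $s=[\Gamma:L]$ conjugates of $g^q$ to that free group, and we compensate by giving each nontrivial one an order greater than $s$ in a finite quotient.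

\begin{lemma}\label{lem:power}
Let $\Gamma$ be a finitely generated large group, $D\lhd\Gamma$ of finite index, and $g\in\Gamma$. There is $Y\lhd\Gamma$ with $Y\le D$ and $g^n\in Y$ for some $n\ge1$, such that $\Gamma/Y$ is residually finite and large.
\end{lemma}

\begin{proof}
\emph{Choice of $n$.} Some finite-index subgroup $\Gamma^0$ of $\Gamma$ maps onto a nonabelian free group. Let $L\lhd\Gamma$ be of finite index with $L\le\Gamma^0\cap D$. By restriction we get an epimorphism $\pi:L\to\Phi$ onto a finite-index subgroup of that free group, so $\Phi$ is nonabelian free. Its rank $r\ge2$ is finite, since $L$ is finitely generated. Let $s=[\Gamma:L]$, $\Gamma=\bigcup_{i=1}^st_iL$, choose $q\ge1$ with $g^q\in L$, and put $u_i=\pi(t_i^{-1}g^qt_i)$. Since $\Phi$ is torsion-free and residually finite, there is a finite-index $\Psi\lhd\Phi$ that contains none of the elements $u_i^e$ with $u_i\ne1$ and $1\le e\le s$. So each $u_i\ne1$ has order $o_i>s$ in $\Phi/\Psi$. Let $k$ be the least common multiple of these $o_i$ ($k=1$ if there are none), put $n=qk$, and let $T$ be the normal closure of $g^n$ in $\Gamma$.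

\emph{Counting relators.} We have $T\le L$, and $T$ is the normal closure in $L$ of the elements $t_i^{-1}g^nt_i$. So $\pi(T)$ is the normal closure in $\Phi$ of the $u_i^k$ with $u_i\ne1$, and $\pi(T)\le\Psi$ because $o_i$ divides $k$. Let $j=[\Phi:\Psi]$. For $e\in\mathbb Z$, $\psi\in\Psi$ and $c\in\Phi$ we have, since $u_i$ commutes with $u_i^k$,
\[
(u_i^e\psi c)^{-1}u_i^k(u_i^e\psi c)=(c^{-1}\psi c)^{-1}\,(c^{-1}u_i^kc)\,(c^{-1}\psi c),\qquad c^{-1}\psi c\in\Psi .
\]
Therefore $\pi(T)$ is the normal closure in $\Psi$ of the elements $c^{-1}u_i^kc$ with $u_i\ne1$ and $c$ running over representatives of the cosets $\langle u_i\rangle\Psi c$. For each $i$ there are $j/o_i\le j/(s+1)$ such cosets. Hence $\Psi/\pi(T)$ has a presentation with $1+(r-1)j\ge1+j$ generators and at most $sj/(s+1)$ relators. The difference is at least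
\[
1+j-\frac{s}{s+1}\,j=1+\frac{j}{s+1}>1 ,
\]
so it is at least $2$, and $\Psi/\pi(T)$ is large by Theorem~\ref{thm:BP}. By Lemma~\ref{lem:largeness}, $\Phi/\pi(T)$ is large; it is a quotient of $L/T$, so $L/T$ and $\Gamma/T$ are large as well.

\emph{Residual finiteness.} Let $Y/T$ be the intersection of all finite-index subgroups of $\Gamma/T$. Then $\Gamma/Y$ is residually finite, $g^n\in T\le Y$, and $Y\le D$ because $T\le L\le D$ and $D$ has finite index. It remains to see that largeness survives. Let $\rho:\Delta\to F$ be an epimorphism from a finite-index subgroup $\Delta$ of $\Gamma/T$. For every finite-index $E\le F$ the group $\rho^{-1}(E)$ has finite index in $\Gamma/T$, and so it contains $Y/T$. As $F$ is residually finite, $\rho(Y/T)=1$. So $\rho$ factors through $\Delta/(Y/T)$, which has finite index in $\Gamma/Y$.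
\end{proof}

\section{A torsion group not below $G$}\label{sec:main}

\subsection*{Conditions}

At a finite stage of the construction we have made two kinds of promises about the normal subgroup $M$ of $F$: it will contain certain elements, and it will avoid certain others. The promises form a pair of groups.

\begin{definition}
A \emph{condition} is a pair $(M,D)$ of normal subgroups of $F$ with $M\le D$, $[F:D]<\infty$, and $F/M$ residually finite and large. The condition $(M',D')$ \emph{extends} $(M,D)$ if $M\le M'\le D'\le D$. A normal subgroup $M^*$ of $F$ is \emph{compatible} with $(M,D)$ if $M\le M^*\le D$.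
\end{definition}

For example, $(1,F)$ is a condition. A subgroup compatible with an extension of a condition is compatible with the condition itself. Three facts are used all the time.
\begin{itemize}
\item[(a)] For any condition $(M,D)$ and $g\in F$ there is an extension $(M',D)$ with $g^n\in M'$ for some $n\ge1$. This is Lemma~\ref{lem:power} for $F/M$, $D/M$ and $gM$.
\item[(b)] For any condition $(M,D)$ and $z\in F\setminus M$ there is an extension $(M,D')$ with $z\notin D'$. Indeed, $F/M$ is residually finite, so some finite-index normal subgroup of $F$ contains $M$ but not $z$; intersect it with $D$.
\item[(c)] If each of the conditions $(M_0,D_0),(M_1,D_1),\dots$ is extended by the next one, then $\bigcup_jM_j$ is compatible with all of them.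
\end{itemize}

\subsection*{Candidates for an epimorphism}

The group $M$ is not known before the end, so the possible maps onto finite-index subgroups of $F/M$ must be described by data that do not mention $M$ and that form a countable list. As in Example~\ref{ex:block}, we lift the map to free groups and record preimages of generators.

\begin{lemma}\label{lem:coding}
Let $\varepsilon:\Phi\to Q$ be an epimorphism from a free group of finite rank, and let $P$ be a group with a finite generating set $Y$. For a homomorphism $\theta:\Phi\to P$, a map $v:Y\to\Phi$ and $N\lhd Q$ put
\[
Z_{\theta,v}(N)=\{y^{-1}\theta(v(y)):y\in Y\}\cup\theta(\varepsilon^{-1}(N))\subseteq P .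
\]
Let $N\lhd Q$ and $M\lhd P$.
\begin{enumerate}
\item If $Q/N$ maps onto $P/M$, then $Z_{\theta,v}(N)\subseteq M$ for some $\theta$ and $v$.
\item If $Z_{\theta,v}(N)\subseteq M$ for some $\theta$ and $v$, then $Q/N$ maps onto $P/M$.
\end{enumerate}
Moreover, $Z_{\theta,v}(N)\subseteq Z_{\theta,v}(N')$ if $N\le N'\lhd Q$, and if $N=\bigcup_lN_l$ for an ascending chain of normal subgroups of $Q$, then $Z_{\theta,v}(N)=\bigcup_lZ_{\theta,v}(N_l)$.
\end{lemma}

\begin{proof}
(1) An epimorphism $Q/N\to P/M$ composed with $\Phi\to Q\to Q/N$ gives an epimorphism $\varphi:\Phi\to P/M$, which lifts to $\theta:\Phi\to P$ because $\Phi$ is free. Since $\varphi$ kills $\varepsilon^{-1}(N)$, we have $\theta(\varepsilon^{-1}(N))\subseteq M$. As $\varphi$ is onto, we can choose $v(y)$ with $\varphi(v(y))=yM$, that is, $y^{-1}\theta(v(y))\in M$.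

(2) The composite $\Phi\to P\to P/M$ of $\theta$ with the projection kills $\varepsilon^{-1}(N)$, the kernel of $\Phi\to Q/N$. So it induces a homomorphism $Q/N\to P/M$, whose image contains $\theta(v(y))M=yM$ for all $y\in Y$ and hence is $P/M$.

The first of the last two statements is clear, and the second holds because $\varepsilon^{-1}(N)=\bigcup_l\varepsilon^{-1}(N_l)$.
\end{proof}

If $P$ is countable, there are only countably many pairs $(\theta,v)$, as $\theta$ and $v$ are determined by finitely many values in countable groups. From now on fix a finite generating set $Y_P$ for every finite-index subgroup $P$ of $F$.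

\subsection*{The construction}

\begin{proposition}\label{prop:K}
If $G$ is finitely generated and not large, there is a $2$-generated residually finite torsion group $K$ with $K\not\preceq G$.
\end{proposition}

\begin{proof}
Let $G_1,G_2,\dots$ be the finite-index subgroups of $G$, with repetitions if there are only finitely many. Fix epimorphisms $\varepsilon_i:\Phi_i\to G_i$ with $\Phi_i$ free of finite rank. Consider all tuples $\tau=(i,P,\theta,v)$ with $i\ge1$, $P\le F$ of finite index, $\theta:\Phi_i\to P$ a homomorphism and $v:Y_P\to\Phi_i$ a map. There are countably many; list them as $\tau_1,\tau_2,\dots$. Let $Z_\tau=Z_{\theta,v}(1)$ be the set of Lemma~\ref{lem:coding} for $\varepsilon_i$, $P$, $Y_P$ and $N=1$.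

The hypothesis on $G$ enters as follows.
\begin{equation}\label{eq:witness}
\text{If $\tau=(i,P,\theta,v)$, $(M,D)$ is a condition and $M\le P$, then }Z_\tau\not\subseteq M.
\end{equation}
Otherwise $G_i$ would map onto $P/M$ by Lemma~\ref{lem:coding}(2). But $P/M$ has finite index in the large group $F/M$. So $P/M$, $G_i$ and $G$ would be large by Lemma~\ref{lem:largeness}, a contradiction.

Let $F=\{g_1,g_2,\dots\}$ and $(M_0,D_0)=(1,F)$. Given the condition $(M_{j-1},D_{j-1})$, extend it in three steps.
\begin{enumerate}
\item By (a), pass to a condition $(M_j,D_{j-1})$ with a positive power of $g_j$ in $M_j$.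
\item If $g_j\notin M_j$, shrink the second entry by (b) so as to exclude $g_j$.
\item If $\tau_j=(i,P,\theta,v)$ and $M_j\le P$, choose $z\in Z_{\tau_j}\setminus M_j$ by \eqref{eq:witness} and shrink the second entry by (b) so as to exclude $z$.
\end{enumerate}
Call the result $(M_j,D_j)$. Let $M=\bigcup_jM_j$ and $K=F/M$. By (c), $M_j\le M\le D_j$ for all $j$.

The group $K$ is $2$-generated, and it is torsion by step 1. It is residually finite: if $g_j\notin M$, then $g_j\notin M_j$, so $g_j\notin D_j$ by step 2, and $D_j$ is a finite-index normal subgroup containing $M$.

Suppose $K\preceq G$. By Lemma~\ref{lem:order}(3) some $G_i$ maps onto $P/M$, where $M\le P\le F$ and $[F:P]<\infty$. By Lemma~\ref{lem:coding}(1) there is $\tau_j=(i,P,\theta,v)$ with $Z_{\tau_j}\subseteq M$. Since $M_j\le M\le P$, step 3 provided an element $z\in Z_{\tau_j}$ with $z\notin D_j$. As $M\le D_j$, we get $z\notin M$, a contradiction.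
\end{proof}

For $G=1$ the proposition says that there is an infinite $2$-generated residually finite torsion group.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Since $G\prec F$, the group $G$ is not large. Take $K$ from Proposition~\ref{prop:K} and put $H=G\times K$, which is finitely generated. The projections give $G\preceq H$ and $K\preceq H$. If $H\preceq G$, then $K\preceq G$ by transitivity, contrary to the choice of $K$. So $G\prec H$. Finally $H\preceq F$, as for every finitely generated group. The torsion group $K$ is not large, so $H$ is not large by Corollary~\ref{cor:products}, that is, $F\not\preceq H$.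
\end{proof}

\section{Countable upper bounds}\label{sec:countable}

For finitely many groups $G_n\prec F$ the direct product is an upper bound below $F$. For infinitely many, we look for a $2$-generated subgroup of an infinite product. By Remark~\ref{rem:infinite} such a subgroup may well be free, so the two generators have to be chosen with care. The idea is to enlarge each $G_n$ to a $2$-generated non-large group $\langle a_n,x_n\rangle$ in which $x_n$ commutes with $a_n^{-j}x_na_n^j$ for all $0<|j|<n$. As $n$ grows, these groups look more and more metabelian.

To achieve this, we spread the generators of $G_n$ over distant positions of a cyclic word. If, for example, $G_2=\langle g,h\rangle$, we use functions on $\mathbb Z/4$, put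
\[
x_2=(h,1,g,1)\quad\text{at positions }0,1,2,3,
\]
and let $a_2$ be the cyclic shift. The shift of $x_2$ by one step, $(1,h,1,g)$, commutes with $x_2$, and yet at every position each of $g$ and $h$ is the value of some shift of $x_2$.

\begin{proof}[Proof of Theorem~\ref{thm:countable}]
\emph{The groups $W_n$.} Let $G_n=\langle g_{n,1},\dots,g_{n,k_n}\rangle$ with $k_n\ge1$, and let $m_n=nk_n$. In $G_n^{\mathbb Z/m_n}\rtimes\langle a_n\rangle$ let $a_n$ have order $m_n$ and act by translation, $(a_n^{-j}fa_n^j)(p)=f(p-j)$. Let $x_n\in G_n^{\mathbb Z/m_n}$ have value $g_{n,i}$ at position $ni$ $(1\le i\le k_n)$ and value $1$ elsewhere. Put $W_n=\langle a_n,x_n\rangle$ and $B_n=W_n\cap G_n^{\mathbb Z/m_n}$, a subgroup of finite index in $W_n$.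
\begin{itemize}
\item \emph{$G_n\preceq W_n$:} $B_n$ contains all translates of $x_n$. At any given position these take all the values $g_{n,i}$, so every coordinate projection $B_n\to G_n$ is onto.
\item \emph{$W_n$ is non-large:} $B_n$ is non-large by Corollary~\ref{cor:products}, since $G_n$ is, and $B_n$ has finite index in $W_n$.
\item \emph{If $0<|j|<n$, then $x_n$ and $a_n^{-j}x_na_n^j$ commute:} since $n$ divides $m_n$, divisibility of a position by $n$ makes sense. The support of $x_n$ consists of positions divisible by $n$, and that of the translate of positions not divisible by $n$.
\end{itemize}

\emph{The group $H$.} Let $a=(a_n)_n$, $x=(x_n)_n$ and $H=\langle a,x\rangle\le\prod_nW_n$. Each projection $H\to W_n$ is onto, so $G_n\preceq W_n\preceq H$. Also $H\preceq F$, and we must show that $H$ is not large.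

Suppose it is, and let $\pi:H^0\to\Phi$ be an epimorphism from a finite-index subgroup onto a nonabelian free group. Let $E_n$ be the kernel of $H\to W_1\times\dots\times W_n$, and let $U_n$ be the set of elements of $H$ whose coordinates beyond the $n$-th are trivial. Both are normal in $H$, and $[E_n,U_n]\le E_n\cap U_n=1$. The group $H/E_n$ is isomorphic to a subgroup of $W_1\times\dots\times W_n$ with projections onto the non-large groups $W_1,\dots,W_n$, so it is non-large by Corollary~\ref{cor:products}. By Lemma~\ref{lem:commuting}(2), $\pi(E_n\cap H^0)\ne1$, and then $\pi(U_n\cap H^0)=1$ by Lemma~\ref{lem:commuting}(1). This holds for every $n$, and $U_1\le U_2\le\cdots$, so the normal subgroup $U=\bigcup_nU_n$ satisfies $\pi(U\cap H^0)=1$. By Lemma~\ref{lem:commuting}(2), $H/U$ is large.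

On the other hand, for $j\ne0$ the commutator $[x,a^{-j}xa^j]$ has trivial $n$-th coordinate for all $n>|j|$, so it lies in $U$. Conjugating by powers of $a$, we see that all the elements $a^{-j}xa^j$ $(j\in\mathbb Z)$ commute with each other modulo $U$. They generate the normal closure of $x$ in $H=\langle a,x\rangle$, and the quotient of $H$ by this normal closure is cyclic. So $H/U$ is metabelian and hence not large, a contradiction. Thus $H\prec F$.

\emph{The group $H'$.} Theorem~\ref{thm:main} applied to $H$ gives a finitely generated $H'$ with $H\prec H'\prec F$. Then $G_n\preceq H'$, and $H'\preceq G_n$ would imply $H'\preceq H$. So $G_n\prec H'$.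
\end{proof}

\section{Many torsion groups at once}\label{sec:family}

For Theorem~\ref{thm:family} we construct normal subgroups $M_\alpha$ for all $\alpha\in2^\omega$ simultaneously, along the branches of a binary tree. The new difficulty is that $K_\alpha$ must not lie below products that contain other groups $K_\beta$, and these are themselves under construction.

\begin{example}\label{ex:two}
Suppose we construct $M_0$ and $M_1$ and want to block a map $F/M_1\to F/M_0$, with the identity of $F$ as candidate. With the conditions $(1,F)$ for both $M_0$ and $M_1$ there is nothing to exclude from $M_0$, because for $M_0=M_1=1$ the candidate does induce an epimorphism. We first have to move $M_1$. Extend its condition to $(\langle\langle x^2\rangle\rangle,F)$, which is a condition by Example~\ref{ex:power}, and extend the condition for $M_0$ to $(1,D)$, where $D$ is the kernel of $F\to\mathbb Z/3$, $x\mapsto1$, $y\mapsto0$. Then $x^2\in M_1$ and $x^2\notin M_0$ for all compatible choices, and the candidate fails.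
\end{example}

In general, how far must $M_1$ be moved? The current quotient $F/M_1$ is large and may well map onto $F/M_0$. We imagine that the construction of $M_1$ is continued through infinitely many steps to a torsion quotient. That quotient is not large, so now there is a witness of failure, and it uses only finitely many of the imagined steps. We carry out these steps and no others.

\emph{Reduction to one group.} By Theorem~\ref{thm:countable}, applied to a list of the members of $\mathcal G$ (with repetitions if $\mathcal G$ is finite), there is a finitely generated group $G^*\prec F$ with $G\preceq G^*$ for all $G\in\mathcal G$. As $G\times\prod K_\beta\preceq G^*\times\prod K_\beta$ by Lemma~\ref{lem:order}(1), it is enough to prove the theorem for $\{G^*\}$. So let $\mathcal G=\{G\}$.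

\emph{Candidates.} Write $G=E/R$ with $E$ free of finite rank, and for $m\ge0$ put $\Omega_m=E\times F^m$. The products in the theorem are quotients of these groups by subgroups $R\times M_1\times\dots\times M_m$, and finite-index subgroups of the products come from finite-index subgroups of $\Omega_m$, of which there are countably many. For every finite-index $Q\le\Omega_m$ fix an epimorphism $\varepsilon_Q:\Phi_Q\to Q$ with $\Phi_Q$ free of finite rank. Consider the countably many tuples $\tau=(m,Q,P,\theta,v)$ with $m\ge0$, finite-index subgroups $Q\le\Omega_m$ and $P\le F$, a homomorphism $\theta:\Phi_Q\to P$ and a map $v:Y_P\to\Phi_Q$. List them as $\tau_1,\tau_2,\dots$. For $N\lhd\Omega_m$ with $N\le Q$ let $Z_\tau(N)=Z_{\theta,v}(N)$ be the set of Lemma~\ref{lem:coding} for $\varepsilon_Q$, $P$ and $Y_P$.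

\begin{lemma}\label{lem:lookahead}
Let $c_0,\dots,c_m$ be conditions and $\tau=(m,Q,P,\theta,v)$. There are extensions $c_i'$ of $c_i$ $(0\le i\le m)$ such that, whenever $M_i^*\lhd F$ is compatible with $c_i'$ for all $i$ and $N^*=R\times M_1^*\times\dots\times M_m^*$, the three statements
\[
M_0^*\le P,\qquad N^*\le Q,\qquad Z_\tau(N^*)\subseteq M_0^*
\]
do not all hold. (The third is considered only if the second holds.)
\end{lemma}

\begin{proof}
Let $c_0=(M,D)$. If $M\not\le P$, then $M_0^*\not\le P$ for all $M_0^*\ge M$, and we take $c_i'=c_i$. So let $M\le P$.

For $1\le i\le m$ apply (a) successively to all elements of $F$. This gives conditions $c_i=c_{i,0},c_{i,1},c_{i,2},\dots$, each extended by the next one, whose first entries $M_{i,0}\le M_{i,1}\le\cdots$ have a union $M_i^\infty$ with $F/M_i^\infty$ torsion. Put $N_l=R\times M_{1,l}\times\dots\times M_{m,l}$ and $N^\infty=\bigcup_lN_l=R\times\prod_iM_i^\infty$. Then $\Omega_m/N^\infty\cong G\times\prod_iF/M_i^\infty$ is non-large by Corollary~\ref{cor:products}. We shall take $c_i'=c_{i,l}$ for $1\le i\le m$ with a suitable $l$. This ensures $N^*\ge N_l$.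

\emph{Case $N^\infty\not\le Q$.} Some $N_l$ is not contained in $Q$. With this $l$ and $c_0'=c_0$ we always have $N^*\not\le Q$.

\emph{Case $N^\infty\le Q$.} The group $Q/N^\infty$ is non-large, being of finite index in $\Omega_m/N^\infty$. The group $P/M$ is large, being of finite index in $F/M$. So $Q/N^\infty$ does not map onto $P/M$, and Lemma~\ref{lem:coding}(2) yields an element $z\in Z_\tau(N^\infty)\setminus M$. By the last statement of that lemma, $z\in Z_\tau(N_l)$ for some $l$. Use this $l$, and let $c_0'=(M,D')$ be an extension of $c_0$ with $z\notin D'$, which exists by (b). If the $M_i^*$ are compatible with the $c_i'$ and $N^*\le Q$, then $z\in Z_\tau(N_l)\subseteq Z_\tau(N^*)$, while $z\notin D'\supseteq M_0^*$. So $Z_\tau(N^*)\not\subseteq M_0^*$.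
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:family}]
Let $F=\{g_1,g_2,\dots\}$, and let $2^l$ also denote the set of sequences of zeros and ones of length $l$. We assign a condition $c_s=(M_s,D_s)$ to every finite sequence $s$ of zeros and ones, by recursion on the length of $s$. The empty sequence gets $(1,F)$. Let $l\ge1$ and suppose level $l-1$ is done. Start at level $l$ by assigning to each $s\in2^l$ the condition of its restriction to length $l-1$. Then extend the current conditions in finitely many steps.
\begin{enumerate}
\item For every $s\in2^l$ apply (a) with $g_l$, and then, if $g_l$ is not in the new first entry, apply (b) to exclude $g_l$ from the second entry.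
\item For each $\tau\in\{\tau_1,\dots,\tau_l\}$, with first component $m$, and each $(m+1)$-tuple $(s,t_1,\dots,t_m)$ of distinct elements of $2^l$, one after another, apply Lemma~\ref{lem:lookahead} to the current conditions at $s,t_1,\dots,t_m$, in the roles of $c_0,\dots,c_m$, and replace them by the extensions obtained.
\end{enumerate}
Distinctness of the sequences ensures that no node is asked to take two extensions at once. The final conditions are the $c_s$, $s\in2^l$.

For $\alpha\in2^\omega$ let $\alpha|l$ be its restriction to length $l$, and put $M_\alpha=\bigcup_lM_{\alpha|l}$ and $K_\alpha=F/M_\alpha$. By (c), $M_\alpha$ is compatible with all conditions assigned along $\alpha$, including the intermediate ones. By step 1 and the argument in the proof of Proposition~\ref{prop:K}, $K_\alpha$ is torsion and residually finite.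

Let $\alpha,\beta_1,\dots,\beta_m$ be distinct $(m\ge0)$ and suppose $K_\alpha\preceq G\times\prod_iK_{\beta_i}\cong\Omega_m/N$, where $N=R\times\prod_iM_{\beta_i}$. By Lemma~\ref{lem:order}(3) there are finite-index subgroups $Q\ge N$ of $\Omega_m$ and $P\ge M_\alpha$ of $F$ and an epimorphism $Q/N\to P/M_\alpha$. By Lemma~\ref{lem:coding}(1), $Z_{\tau_j}(N)\subseteq M_\alpha$ for some $\tau_j=(m,Q,P,\theta,v)$. Choose $l\ge j$ so large that $\alpha|l,\beta_1|l,\dots,\beta_m|l$ are distinct. At level $l$, Lemma~\ref{lem:lookahead} was applied to $\tau_j$ and this tuple of sequences, and $M_\alpha,M_{\beta_1},\dots,M_{\beta_m}$ are compatible with the conditions it produced. So $M_\alpha\le P$, $N\le Q$ and $Z_{\tau_j}(N)\subseteq M_\alpha$ cannot all hold, a contradiction.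
\end{proof}

\section{The interval between $G$ and $F$}\label{sec:interval}

\begin{proof}[Proof of Corollary~\ref{cor:interval}]
(1) Put $H_A=G\times\prod_{\alpha\in A}K_\alpha$ for finite $A\subset2^\omega$. If $A\subseteq B$, then $H_A\preceq H_B$ by projection. If $\alpha\in A\setminus B$, then $H_A\preceq H_B$ would give $K_\alpha\preceq H_A\preceq H_B$, contrary to Theorem~\ref{thm:family}. So $H_A\preceq H_B$ if and only if $A\subseteq B$. With one of the sets equal to $\emptyset$ this shows that $G\prec H_A$ for nonempty $A$, and $H_A\prec F$ by Corollary~\ref{cor:products}.

The singletons give an antichain of cardinality $2^{\aleph_0}$. It is as large as possible: a finitely generated group is a quotient of a free group of finite rank, which is countable and so has at most $2^{\aleph_0}$ normal subgroups. Hence there are only $2^{\aleph_0}$ finitely generated groups up to isomorphism. A finite poset embeds into the poset of nonempty finite subsets of $2^\omega$: identify its elements with distinct elements of $2^\omega$ and map $p$ to $\{q:q\le p\}$.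

(2) We define $H_\xi$ for $\xi<\omega_1$ by transfinite recursion. Start with some $H_0$ with $G\prec H_0\prec F$, given by Theorem~\ref{thm:main}. At a successor step choose $H_{\xi+1}$ with $H_\xi\prec H_{\xi+1}\prec F$ by Theorem~\ref{thm:main}. At a countable limit $\xi$ choose $H_\xi\prec F$ strictly above all $H_\eta$, $\eta<\xi$, by Theorem~\ref{thm:countable}. This gives a strictly increasing chain of type $\omega_1$.

By Theorem~\ref{thm:main}, $\mathcal P\setminus\{[F]\}$ has no maximal element. The empty set is not cofinal in it, since it contains $[1]$. Let $\mathcal C$ be a nonempty countable subset. By Theorem~\ref{thm:countable} there is a finitely generated $H'\prec F$ strictly above all members of $\mathcal C$. So $[H']$ lies below no member of $\mathcal C$, and $\mathcal C$ is not cofinal.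
\end{proof}

\begin{thebibliography}{9}
\bibitem{BP} B.~Baumslag and S.~J.~Pride, J. London Math. Soc. (2) \textbf{17} (1978), 425--426.
\bibitem{book} Source of the problem: a printed mathematics book.
\end{thebibliography}

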